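# Two continuous traces that disagree on a common operator

## Agreement on finite rank, on nested ideals, and on $\ell_2$

Take two classes of operators on Banach spaces. Each class has its own quasi-norm, finite-rank operators are dense in each, and on each there is a continuous trace. Suppose an operator $T$ lies in both classes. Must the two traces give it the same value?

The answer one would first guess is **yes**. Every trace is forced on finite-rank operators, finite-rank operators are dense, and the traces are continuous. Let us fix the terms and test this guess.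

Throughout, $E,F$ are Banach spaces over the same scalar field, $\mathfrak L(E,F)$ denotes the bounded linear operators and $\mathfrak F(E,F)$ those of finite rank. For $a\in E'$ and $y\in F$ we write $a\otimes y$ for the operator $x\mapsto\langle x,a\rangle y$. For a single space we abbreviate $\mathfrak A(E):=\mathfrak A(E,E)$.

**Definition (quasi-Banach operator ideal).** A quasi-Banach operator ideal $\mathfrak A$ assigns to each pair $E,F$ a linear subspace $\mathfrak A(E,F)\subseteq\mathfrak L(E,F)$ containing $\mathfrak F(E,F)$, with a quasi-norm $\|\cdot\mid\mathfrak A\|$, such that: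

- there is $c_{\mathfrak A}\ge1$, independent of $E,F$, with $\|S+T\mid\mathfrak A\|\le c_{\mathfrak A}(\|S\mid\mathfrak A\|+\|T\mid\mathfrak A\|)$;
- every component $\mathfrak A(E,F)$ is complete;
- if $Y\in\mathfrak L(E_0,E)$, $T\in\mathfrak A(E,F)$, $X\in\mathfrak L(F,F_0)$, then $XTY\in\mathfrak A(E_0,F_0)$ and $\|XTY\mid\mathfrak A\|\le\|X\|\,\|T\mid\mathfrak A\|\,\|Y\|$;
- $\|a\otimes y\mid\mathfrak A\|=\|a\|\,\|y\|$.

It is **approximative** if $\mathfrak F(E,F)$ is dense in $\mathfrak A(E,F)$ for $\|\cdot\mid\mathfrak A\|$, for all $E,F$.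

For example, the nuclear operators $T=\sum_k a_k\otimes y_k$ with $\sum_k\|a_k\|\|y_k\|<\infty$, normed by the infimum of these sums, form an approximative ideal with $c_{\mathfrak A}=1$. The ideal $\mathfrak L$ with the operator norm is not approximative: if $E$ is infinite-dimensional and $F_0\in\mathfrak F(E)$, then $\|I-F_0\|\ge1$, since otherwise $F_0$ would be invertible.

**Definition (trace).** A trace $\tau$ on $\mathfrak A$ is a scalar-valued function on all components $\mathfrak A(E)$ with

- (T$_1$) $\tau(a\otimes x)=\langle x,a\rangle$ for $a\in E'$, $x\in E$;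
- (T$_2$) $\tau(XT)=\tau(TX)$ for $T\in\mathfrak A(E,F)$, $X\in\mathfrak L(F,E)$;
- (T$_3$) $\tau(S+T)=\tau(S)+\tau(T)$, and (T$_4$) $\tau(\lambda T)=\lambda\tau(T)$.

It is **continuous** if it is continuous on every component $\mathfrak A(E)$.

On $\mathfrak F(E)$ we have the usual trace, $\operatorname{trace}\big(\sum_{i\le m}a_i\otimes x_i\big)=\sum_{i\le m}\langle x_i,a_i\rangle$. By (T$_1$) and (T$_3$), every trace on every ideal coincides with it on $\mathfrak F(E)$.

Now let $\alpha,\beta$ be continuous traces on approximative ideals $\mathfrak A,\mathfrak B$, and let $T\in\mathfrak A(E)\cap\mathfrak B(E)$.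

*Finite rank.* If $T$ has finite rank, then $\alpha(T)=\operatorname{trace}T=\beta(T)$. This settles every finite-dimensional $E$.

*Nested ideals.* Suppose $\mathfrak A(E)\subseteq\mathfrak B(E)$ and $\|\cdot\mid\mathfrak B\|\le C\|\cdot\mid\mathfrak A\|$ there. Then $\beta$ restricted to $\mathfrak A(E)$ is continuous for $\|\cdot\mid\mathfrak A\|$ and agrees with $\alpha$ on the dense subspace $\mathfrak F(E)$, so $\alpha=\beta$ on $\mathfrak A(E)$.

*The space $\ell_2$.* Let $P_n$ be the projection onto the first $n$ coordinates. We claim that $P_nT\to T$ in $\mathfrak A(\ell_2)$ for every $T\in\mathfrak A(\ell_2)$. If $F_0=\sum_{k\le r}a_k\otimes x_k$ has finite rank, then $P_nF_0-F_0=\sum_{k\le r}a_k\otimes(P_nx_k-x_k)$ is a sum of $r$ operators whose quasi-norms $\|a_k\|\|P_nx_k-x_k\|$ tend to $0$, so it tends to $0$ in $\mathfrak A$. For general $T$ and $F_0\in\mathfrak F(\ell_2)$,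
$$\|P_nT-T\mid\mathfrak A\|\le c_{\mathfrak A}^2\big(\|P_n(T-F_0)\mid\mathfrak A\|+\|P_nF_0-F_0\mid\mathfrak A\|+\|F_0-T\mid\mathfrak A\|\big).$$
The first and third terms are at most $\|T-F_0\mid\mathfrak A\|$, which is as small as we like, and the middle one tends to $0$. This proves the claim, and it holds for $\mathfrak B$ too. Hence
$$\alpha(T)=\lim_n\operatorname{trace}(P_nT)=\sum_{k}\langle Te_k,e_k\rangle=\beta(T).$$

The guess has passed three tests. In the third, *one and the same* sequence $P_nT$ approximates $T$ in both ideals. In a general $E$ no such common sequence is available.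

## Two approximating sequences and property (C)

Let $E$ be arbitrary and $T\in\mathfrak A(E)\cap\mathfrak B(E)$. Density gives us $F_n,G_n\in\mathfrak F(E)$ with $F_n\to T$ in $\mathfrak A(E)$ and $G_n\to T$ in $\mathfrak B(E)$. With $K_n:=F_n-G_n$, continuity gives
$$\alpha(T)-\beta(T)=\lim_n\operatorname{trace}K_n. \tag{1}$$
So the question is whether $\operatorname{trace}K_n\to0$. We collect what we know about $K_n$.

*It tends to $0$ in operator norm.* For this we check $\|T\|\le\|T\mid\mathfrak A\|$. Let $\mathbb K$ be the scalar field, regard $x\in E$ as an operator $\mathbb K\to E$ and $a\in E'$ as an operator $E\to\mathbb K$. Then $aTx$ is multiplication by $\langle Tx,a\rangle$ on $\mathbb K$. This is zero or of rank one, with ideal quasi-norm $|\langle Tx,a\rangle|$. So $|\langle Tx,a\rangle|\le\|a\|\,\|T\mid\mathfrak A\|\,\|x\|$. The same holds for $\mathfrak B$, hence $\|K_n\|\le\|F_n-T\|+\|T-G_n\|\to0$.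

Norm convergence alone does not control the trace: on $\ell_2$, $\frac1nP_n$ has norm $\frac1n$ and trace $1$. But we know more. For $K\in\mathfrak F(E)$ put
$$\sigma(K)=\sup\{|\operatorname{trace}(ZK)|:Z\in\mathfrak L(E),\ \|Z\|\le1\}. \tag{2}$$
This is a seminorm; it is finite, because $|\operatorname{trace}(ZK)|\le\sum\|a_i\|\|x_i\|$ if $K=\sum a_i\otimes x_i$. Taking $Z=I$ gives $|\operatorname{trace}K|\le\sigma(K)$. As an example, for the diagonal operator $D=\sum_{k\le n}t_k\,e_k\otimes e_k$ on $\ell_2$ we have $\sigma(D)=\sum_{k\le n}|t_k|$. The upper estimate was just given, and a diagonal $Z$ with unimodular entries $\zeta_k$ such that $\zeta_kt_k=|t_k|$ attains it.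

*The sequence $(K_n)$ is $\sigma$-Cauchy.* A continuous linear functional on a quasi-normed space is bounded by a multiple of the quasi-norm, so there is $c$ with $|\alpha(S)|\le c\|S\mid\mathfrak A\|$ on $\mathfrak A(E)$. For $F_0\in\mathfrak F(E)$ and $\|Z\|\le1$ we get $|\operatorname{trace}(ZF_0)|=|\alpha(ZF_0)|\le c\|F_0\mid\mathfrak A\|$, that is, $\sigma\le c\|\cdot\mid\mathfrak A\|$ on $\mathfrak F(E)$. Since $(F_n)$ is Cauchy in $\mathfrak A$, it is $\sigma$-Cauchy. Likewise $(G_n)$, hence $(K_n)$.

**Definition (property (C)).** $E$ has (C) if: whenever $K_n\in\mathfrak F(E)$, $\sigma(K_n-K_m)\to0$ as $n,m\to\infty$, and $\|K_n\|\to0$, then $\operatorname{trace}K_n\to0$.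

With (1) we have proved the following.

**Proposition 1.** If $E$ has (C), then $\alpha=\beta$ on $\mathfrak A(E)\cap\mathfrak B(E)$ for all approximative quasi-Banach operator ideals $\mathfrak A,\mathfrak B$ with continuous traces $\alpha,\beta$.

The sequence $K_n=\frac1nP_n$ on $\ell_2$ is no counterexample to (C). For $n<m$ the operator $Z=2P_n-P_m$ has norm $1$ and
$$\operatorname{trace}\big(Z(K_n-K_m)\big)=n\Big(\frac1n-\frac1m\Big)+\frac{m-n}m=2\Big(1-\frac nm\Big),$$
so the sequence is not $\sigma$-Cauchy. In fact $\ell_2$ has (C), by Proposition 3 below. For that we need an estimate which returns later.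

**Lemma 2.** If $R\in\mathfrak F(E)$ has rank at most $m$, then $|\operatorname{trace}R|\le m\|R\|$.

*Proof.* Let $r\le m$ be the rank; assume $r\ge1$. By Auerbach's lemma the range of $R$ has a basis $w_1,\dots,w_r$ of norm-one vectors whose coordinate functionals have norm one. Extend these to $w_i^*\in E'$ of norm one. Then $R=\sum_{i\le r}(w_i^*\circ R)\otimes w_i$, so $\operatorname{trace}R=\sum_{i\le r}\langle Rw_i,w_i^*\rangle$, and each summand is at most $\|R\|$ in modulus. $\square$

Recall that $E$ has the **approximation property (AP)** if for every compact $C\subset E$ and $\varepsilon>0$ there is $S\in\mathfrak F(E)$ with $\|Sx-x\|\le\varepsilon$ on $C$. It has the **bounded AP** if there are $\lambda$ and a net $(P_i)$ in $\mathfrak F(E)$ with $\|P_i\|\le\lambda$ and $P_ix\to x$ for all $x$ (in $\ell_2$: the $P_n$, with $\lambda=1$).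

**Proposition 3.** The bounded AP implies (C).

*Proof.* The purpose is to insert $P_i$ in the trace, where Lemma 2 applies. Let $(K_n)$ be as in (C) and $\varepsilon>0$. Choose $n_0$ with $\sigma(K_n-K_{n_0})\le\varepsilon$ for $n\ge n_0$. Write $K_{n_0}=\sum_{k\le r}a_k\otimes x_k$. Then $\operatorname{trace}((I-P_i)K_{n_0})=\sum_{k\le r}\langle x_k-P_ix_k,a_k\rangle$ tends to $0$ along the net, so we can fix $i$ with $|\operatorname{trace}((I-P_i)K_{n_0})|\le\varepsilon$. For $n\ge n_0$, since $\|I-P_i\|\le1+\lambda$,
$$|\operatorname{trace}K_n|\le|\operatorname{trace}((I-P_i)(K_n-K_{n_0}))|+|\operatorname{trace}((I-P_i)K_{n_0})|+|\operatorname{trace}(P_iK_n)|\le(1+\lambda)\varepsilon+\varepsilon+|\operatorname{trace}(P_iK_n)|.$$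
By Lemma 2 the last term is at most $\operatorname{rank}(P_i)\,\lambda\,\|K_n\|$, which tends to $0$ as $n\to\infty$ because $i$ is fixed. $\square$

## Spaces without the approximation property

To see where (C) can fail, recall Grothendieck's criterion (Lindenstrauss–Tzafriri, *Classical Banach Spaces I*, Thm 1.e.4): $E$ has AP if and only if $\sum_k\langle x_k,a_k\rangle=0$ whenever $a_k\in E'$, $x_k\in E$, $\sum_k\|a_k\|\|x_k\|<\infty$ and $\sum_k\langle x,a_k\rangle x_k=0$ for all $x\in E$.

**Lemma 4.** If $E$ fails AP, there are $K_n\in\mathfrak F(E)$ such that $(K_n)$ is $\sigma$-Cauchy, $\|K_n\|\to0$ and $\operatorname{trace}K_n\to1$. So $E$ fails (C).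

*Proof.* By the criterion there are $a_k,x_k$ with $\sum\|a_k\|\|x_k\|<\infty$, $\sum_k\langle x,a_k\rangle x_k=0$ for all $x$, and $\sum_k\langle x_k,a_k\rangle\ne0$. Multiplying all $a_k$ by a scalar, we may assume that the last sum is $1$. Let $K_n=\sum_{k\le n}a_k\otimes x_k$. Then $\sigma(K_n-K_m)\le\sum_{m<k\le n}\|a_k\|\|x_k\|$ for $m<n$, so $(K_n)$ is $\sigma$-Cauchy. Since the full series is the zero operator, $\|K_n\|=\|\sum_{k>n}a_k\otimes x_k\|\le\sum_{k>n}\|a_k\|\|x_k\|\to0$. Finally $\operatorname{trace}K_n=\sum_{k\le n}\langle x_k,a_k\rangle\to1$. $\square$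

Spaces failing AP exist: Enflo (Acta Math. 130 (1973)), Davie (Bull. London Math. Soc. 5 (1973)). They exist over both scalar fields, since an example over one field gives one over the other:

*From complex to real.* Let $X$ be complex and suppose the underlying real space $X_{\mathbb R}$ has AP. Given a compact $C\subset X$, choose a real-linear $S$ of finite rank with $\|Sx-x\|\le\varepsilon$ on $C\cup iC$, and put $Rx=\frac12(Sx-iS(ix))$. Then $R(ix)=\frac12(S(ix)+iSx)=iRx$, so $R$ is complex-linear of finite rank, and $Rx-x=\frac12(Sx-x)-\frac i2(S(ix)-ix)$ has norm at most $\varepsilon$ on $C$. So $X$ has AP. Hence if $X$ fails AP, so does $X_{\mathbb R}$.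

*From real to complex.* Let $Y$ be real and fail AP. Let $Y_{\mathbb C}=Y+iY$ with norm $\sup_\theta\|\operatorname{Re}(e^{i\theta}z)\|$. As a real space it contains $Y$ isometrically, complemented by $P=\operatorname{Re}$. AP passes to complemented subspaces: if $S$ approximates the identity on a compact $C\subset Y$ up to $\varepsilon$, then $PS|_Y$ does so up to $\|P\|\varepsilon$. So $Y_{\mathbb C}$ fails AP as a real space. If it had AP over $\mathbb C$ it would have AP over $\mathbb R$, because complex finite-rank operators are real finite-rank. So it fails AP over $\mathbb C$.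

Lemma 4 only says that the attempted proof breaks down on such $E$. It does not yet produce ideals, but ideals can be built, and the guess is wrong.

**Theorem 5.** If $E$ fails AP, there are approximative quasi-Banach operator ideals $\mathfrak A,\mathfrak B$ with continuous traces $\alpha,\beta$ and an operator $T\in\mathfrak A(E)\cap\mathfrak B(E)$ with $\alpha(T)=\beta(T)+1$.

Since spaces failing AP exist, the answer to the question is **no**.

**Theorem 6.** If $E$ fails AP, there is one operator $T\in\mathfrak L(E)$ such that for every scalar $t$ there is an approximative quasi-Banach operator ideal $\mathfrak A_t$ with continuous trace $\alpha_t$, $T\in\mathfrak A_t(E)$ and $\alpha_t(T)=t$.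

**Theorem 7.** For a Banach space $E$ the following are equivalent:

- (i) for all approximative quasi-Banach operator ideals $\mathfrak A,\mathfrak B$ with continuous traces $\alpha,\beta$, one has $\alpha=\beta$ on $\mathfrak A(E)\cap\mathfrak B(E)$;
- (ii) $E$ has property (C).

Moreover, bounded AP $\Rightarrow$ (C) $\Rightarrow$ AP, and for reflexive $E$, (C) $\Leftrightarrow$ AP.

These notes do not decide whether AP alone implies (C) for non-reflexive spaces; Theorems 5 and 6 do not need this.

## An alternating series whose partial sums have two limiting traces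

Let $E$ fail AP and let $K_n$ be as in Lemma 4. The first ideal one would try is that of nuclear operators, but it carries no continuous trace: by the proof of Lemma 4, $K_n=-\sum_{k>n}a_k\otimes x_k$ has nuclear norm at most $\sum_{k>n}\|a_k\|\|x_k\|\to0$, while $\operatorname{trace}K_n\to1$. In any ideal with a continuous trace, $K_n$ cannot tend to $0$.

We therefore do not try to give a value to the limit $0$ of $K_n$. Instead we form, from a rapidly chosen subsequence, the operator
$$T=K_1-K_2+K_3-K_4+\cdots$$
and compare its partial sums $G_j$: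
$$G_{2l}=\sum_{i\le l}(K_{2i-1}-K_{2i}),\qquad G_{2l+1}=G_{2l}+K_{2l+1}.$$
Both subsequences tend to $T$ in operator norm, and both are $\sigma$-Cauchy if the choice is rapid. But the traces of the odd ones exceed those of the even ones by $\operatorname{trace}K_{2l+1}\to1$. We want an ideal in which the even partial sums converge to $T$, and a second one in which the odd ones do, each with a well-defined continuous trace.

The tool is an inequality that bounds the trace by the operator norm, at the cost of a much stronger "size" $\nu$. If $\|T-G\|$ is tiny *compared with the size of $G$*, then $G$ is a legitimate approximation for computing a trace. An ideal will be allowed to approximate only at prescribed scales of size, and two ideals may use different scales.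

## $\tfrac13$-nuclear operators and an inequality between trace, norm and size

Let $\mathfrak N(E,F)$ be the set of operators $T=\sum_ka_k\otimes y_k$ with $\sum_k(\|a_k\|\|y_k\|)^{1/3}<\infty$, and let $\nu(T)=\inf\big(\sum_k(\|a_k\|\|y_k\|)^{1/3}\big)^3$ over all such representations. For example, $\nu(\frac1rP_r)\le(r\cdot r^{-1/3})^3=r^2$ on $\ell_2$.

**Step 1: algebraic properties.** We need to know that $\nu$ is an ideal quasi-norm. Concatenating representations gives
$$\nu(S+T)^{1/3}\le\nu(S)^{1/3}+\nu(T)^{1/3},\qquad\text{hence}\qquad\nu(S+T)\le4(\nu(S)+\nu(T)), \tag{3}$$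
because $(p+q)^3\le4(p^3+q^3)$ for $p,q\ge0$. Also $\nu(\lambda T)=|\lambda|\nu(T)$, and from $XTY=\sum_kY'a_k\otimes Xy_k$ we get $\nu(XTY)\le\|X\|\nu(T)\|Y\|$. Since $\|T\|\le\sum_k\|a_k\|\|y_k\|\le\big(\sum_k(\|a_k\|\|y_k\|)^{1/3}\big)^3$, we have $\|T\|\le\nu(T)$; so $\nu$ is definite and $\nu(a\otimes y)=\|a\|\|y\|$.

**Step 2: density of finite rank.** For approximativity later: $\nu\big(\sum_{k>N}a_k\otimes y_k\big)\le\big(\sum_{k>N}(\|a_k\|\|y_k\|)^{1/3}\big)^3\to0$.

**Step 3: completeness.** We use a general remark twice. Let $q$ be a quasi-norm with $q^{1/3}$ subadditive. If every series with $\sum_jq(D_j)^{1/3}<\infty$ converges, then $q$ is complete: a Cauchy sequence has a subsequence whose successive differences $D_j$ satisfy $q(D_j)^{1/3}\le2^{-j}$, so this subsequence converges, and then so does the whole sequence. For $\nu$, let $\sum_j\nu(D_j)^{1/3}<\infty$. Then $\sum_jD_j$ converges in operator norm. Choose representations of the $D_j$ whose sums of cube roots are at most $\nu(D_j)^{1/3}+2^{-j}$. Put together, they represent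 $\sum_jD_j$ as an element of $\mathfrak N$, and likewise the tails, with $\nu\big(\sum_{j>J}D_j\big)^{1/3}\le\sum_{j>J}(\nu(D_j)^{1/3}+2^{-j})\to0$.

**Step 4: the inequality.** It will define the trace on $\mathfrak N$, and later on the new ideals.

**Lemma 8.** Let $T=\sum_ka_k\otimes x_k\in\mathfrak L(E)$ with $s=\big(\sum_k(\|a_k\|\|x_k\|)^{1/3}\big)^3<\infty$. Then for every $m\in\mathbb N$
$$\Big|\sum_k\langle x_k,a_k\rangle\Big|\le m\|T\|+\frac{2s}m.$$

*Proof.* Discard zero terms and order the others so that $t_k=\|a_k\|\|x_k\|$ is non-increasing (put $t_k=0$ beyond a finite list). Both series converge absolutely, so nothing changes. From $k\,t_k^{1/3}\le\sum_{i\le k}t_i^{1/3}\le s^{1/3}$ we get $t_m^{2/3}\le s^{2/3}m^{-2}$, and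
$$\sum_{k>m}t_k\le t_m^{2/3}\sum_{k>m}t_k^{1/3}\le s^{2/3}m^{-2}s^{1/3}=\frac s{m^2}.$$
The operator $T_m=\sum_{k\le m}a_k\otimes x_k$ has rank at most $m$ and $\|T-T_m\|\le s/m^2$, so by Lemma 2 $|\operatorname{trace}T_m|\le m\|T_m\|\le m\|T\|+s/m$. The remaining terms $\langle x_k,a_k\rangle$, $k>m$, contribute at most $s/m^2\le s/m$. $\square$

**Step 5: the trace on $\mathfrak N$.** If $T=0$, letting $m\to\infty$ in Lemma 8 gives $\sum_k\langle x_k,a_k\rangle=0$ for every such representation of $0$. The difference of two representations of the same $T$ represents $0$, so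
$$\operatorname{tr}(T):=\sum_k\langle x_k,a_k\rangle$$
is well defined and linear on $\mathfrak N(E)$. It extends $\operatorname{trace}$, and $|\operatorname{tr}T|\le\nu(T)$. For $T=\sum a_k\otimes y_k\in\mathfrak N(E,F)$ and $X\in\mathfrak L(F,E)$ we have $\operatorname{tr}(XT)=\operatorname{tr}(TX)$: both equal $\sum_k\langle Xy_k,a_k\rangle$. Taking the infimum over representations in Lemma 8,
$$|\operatorname{tr}T|\le m\|T\|+\frac{2\nu(T)}m\qquad(T\in\mathfrak N(E),\ m\in\mathbb N). \tag{4}$$

Here is what (4) says about our $K_n$. If $\operatorname{trace}K=1$ and $0<\|K\|\le\frac12$, put $m=\lfloor1/(2\|K\|)\rfloor$. Then $m\|K\|\le\frac12$ and $m\ge1/(4\|K\|)$, so (4) gives $1\le\frac12+2\nu(K)/m$, that is, $\nu(K)\ge m/4\ge1/(16\|K\|)$. An operator of tiny norm with trace $1$ has huge size. So the odd and the even partial sums of the alternating series live at very different sizes, and this leaves room for two ideals.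

**Step 6: $\sigma$ on $\mathfrak N$.** We extend (2), to have a norm that controls traces in all components. For $T\in\mathfrak N(E,F)$ put $\sigma(T)=\sup\{|\operatorname{tr}(ZT)|:Z\in\mathfrak L(F,E),\|Z\|\le1\}$. On $\mathfrak F(E)$ this is (2). It is a seminorm, and
$$\|T\|\le\sigma(T)\le\nu(T),\qquad\sigma(XTY)\le\|X\|\sigma(T)\|Y\|,\qquad|\operatorname{tr}T|\le\sigma(T)\ \text{ if }E=F. \tag{5}$$
For the first inequality take $Z=b\otimes x$ with $\|b\|,\|x\|\le1$, so that $\operatorname{tr}(ZT)=\langle Tx,b\rangle$. For the second, $|\operatorname{tr}(ZT)|\le\nu(ZT)\le\nu(T)$. For the third, $\operatorname{tr}((ZXT)Y)=\operatorname{tr}(Y(ZXT))=\operatorname{tr}((YZX)T)$ and $\|YZX\|\le\|X\|\|Y\|\|Z\|$. For the last, take $Z=I$.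

## The ideals $\mathfrak A_M$

Call $M=(M_n)_{n\ge0}$ **admissible** if the $M_n$ are integers, $1=M_0=M_1\le M_2\le\cdots$, and $M_n\to\infty$. These are the scales. For $U\in\mathfrak N(E,F)$ and $n\ge1$ let
$$\rho_n(U)=\max\{\sigma(U),\ \nu(U)/M_n,\ M_{n-1}^3\|U\|\}.$$
An operator with $\rho_n(U)\le1$ has $\sigma$ at most $1$, size at most $M_n$, and norm at most $M_{n-1}^{-3}$: it is tiny compared with the sizes allowed at earlier stages.

For example, let $U=\frac1rP_r$ on $\ell_2$. Then $\sigma(U)=1$, $\|U\|=\frac1r$, $\nu(U)\le r^2$, so $\rho_n(U)=1$ as soon as $M_{n-1}^3\le r$ and $r^2\le M_n$. Stage $n$ admits such operators at no cost beyond $\sigma$ when $r$ is in the window from $M_{n-1}^3$ to $M_n^{1/2}$. A rank-one operator, for which $\|\cdot\|=\sigma=\nu$, costs $\rho_n(a\otimes y)=M_{n-1}^3\|a\|\|y\|$.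

The cube roots of all three entries are subadditive, hence
$$\rho_n(U+V)^{1/3}\le\rho_n(U)^{1/3}+\rho_n(V)^{1/3}. \tag{6}$$
Moreover $\rho_n(\lambda U)=|\lambda|\rho_n(U)$, $\rho_n(XUY)\le\|X\|\rho_n(U)\|Y\|$, and by (5)
$$\nu/M_n\le\rho_n\le M_{n-1}^3\nu,\qquad\|\cdot\|\le\sigma\le\rho_n,\qquad\rho_1=\nu. \tag{7}$$

Let $\mathfrak A_M(E,F)$ consist of all
$$T=\sum_{n\ge1}U_n\ \text{ (operator norm)},\qquad U_n\in\mathfrak N(E,F),\qquad\sum_n\rho_n(U_n)^{1/3}<\infty, \tag{8}$$
and let $\|T\mid\mathfrak A_M\|=\inf\big(\sum_n\rho_n(U_n)^{1/3}\big)^3$ over all representations (8).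

**Proposition 9.** $\mathfrak A_M$ is an approximative quasi-Banach operator ideal, and $\alpha_M(T):=\sum_n\operatorname{tr}(U_n)$ is a well-defined continuous trace on it.

*Proof.* **Step 1: quasi-norm and ideal property.** We check all axioms except completeness. Adding representations termwise and using (6), $\|\cdot\mid\mathfrak A_M\|^{1/3}$ is subadditive, so $c_{\mathfrak A_M}=4$ works as in (3). Homogeneity is clear. If $T=\sum U_n$ as in (8), then $XTY=\sum XU_nY$, which gives the ideal inequality. Since
$$\|T\|\le\sum\|U_n\|\le\sum\rho_n(U_n)\le\Big(\sum\rho_n(U_n)^{1/3}\Big)^3,$$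
we have $\|T\|\le\|T\mid\mathfrak A_M\|$, so the quasi-norm is definite. If $T\in\mathfrak N(E,F)$, the representation $U_1=T$, $U_n=0$ for $n\ge2$ and $\rho_1=\nu$ give $\|T\mid\mathfrak A_M\|\le\nu(T)$. Hence $\mathfrak F\subseteq\mathfrak N\subseteq\mathfrak A_M$, and $\|a\otimes y\mid\mathfrak A_M\|=\|a\|\|y\|$ by the two estimates.

**Step 2: completeness.** By the remark in Step 3 of the previous section it suffices to sum a series with $\sum_j\|T^{(j)}\mid\mathfrak A_M\|^{1/3}<\infty$. Choose representations $T^{(j)}=\sum_nU_n^{(j)}$ with $\sum_n\rho_n(U_n^{(j)})^{1/3}\le\|T^{(j)}\mid\mathfrak A_M\|^{1/3}+2^{-j}$. Then $\sum_{n,j}\rho_n(U_n^{(j)})^{1/3}<\infty$. For fixed $n$, (7) gives $\sum_j\nu(U_n^{(j)})^{1/3}\le M_n^{1/3}\sum_j\rho_n(U_n^{(j)})^{1/3}<\infty$, so $U_n:=\sum_jU_n^{(j)}$ converges in $\nu$. For $J<L$, (6) and (7) give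
$$\rho_n\Big(\sum_{j>J}U_n^{(j)}\Big)^{1/3}\le\sum_{J<j\le L}\rho_n(U_n^{(j)})^{1/3}+\Big(M_{n-1}^3\,\nu\Big(\sum_{j>L}U_n^{(j)}\Big)\Big)^{1/3}.$$
With $L\to\infty$ the last term vanishes, so
$$\rho_n\Big(\sum_{j>J}U_n^{(j)}\Big)^{1/3}\le\sum_{j>J}\rho_n(U_n^{(j)})^{1/3}. \tag{9}$$
Since $\|\cdot\|\le\rho_n$, also $\sum_{n,j}\|U_n^{(j)}\|<\infty$. So we may interchange sums in operator norm: $T:=\sum_nU_n=\sum_jT^{(j)}$, and $T-\sum_{j\le J}T^{(j)}=\sum_n\big(\sum_{j>J}U_n^{(j)}\big)$. By (9) this is a representation (8), and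
$$\Big\|T-\sum_{j\le J}T^{(j)}\,\Big|\,\mathfrak A_M\Big\|^{1/3}\le\sum_n\sum_{j>J}\rho_n(U_n^{(j)})^{1/3}\to0,$$
as the tail of a convergent double series. The case $J=0$ shows $T\in\mathfrak A_M(E,F)$.

**Step 3: approximativity.** Given (8), $\|T-\sum_{n\le N}U_n\mid\mathfrak A_M\|^{1/3}\le\sum_{n>N}\rho_n(U_n)^{1/3}\to0$. The operator $\sum_{n\le N}U_n$ lies in $\mathfrak N$, so it is a $\nu$-limit of finite-rank operators, hence by $\|\cdot\mid\mathfrak A_M\|\le\nu$ an $\mathfrak A_M$-limit of them.

**Step 4: $\alpha_M$ is well defined.** This is where the scales are used. The series $\sum\operatorname{tr}U_n$ converges absolutely since $|\operatorname{tr}U_n|\le\sigma(U_n)\le\rho_n(U_n)$. By (6), the termwise difference of two representations of $T$ is a representation (8) of $0$. So let $\sum_nU_n=0$ as in (8); we show $\sum_n\operatorname{tr}U_n=0$. Put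
$$R=\Big(\sum_k\rho_k(U_k)^{1/3}\Big)^3,\qquad F_n=\sum_{k\le n}U_k=-\sum_{k>n}U_k.$$
The second expression for $F_n$ controls its norm: for $k>n$ we have $M_{k-1}\ge M_n$, so $\|U_k\|\le M_{k-1}^{-3}\rho_k(U_k)\le M_n^{-3}\rho_k(U_k)$, and thus $\|F_n\|\le M_n^{-3}R$. The first controls its size: $\nu(F_n)^{1/3}\le\sum_{k\le n}(M_k\rho_k(U_k))^{1/3}\le(M_nR)^{1/3}$, thus $\nu(F_n)\le M_nR$. Now use (4) with $m=M_n^2$:
$$|\operatorname{tr}F_n|\le M_n^2\cdot M_n^{-3}R+\frac{2M_nR}{M_n^2}=\frac{3R}{M_n}\to0.$$
Since $\operatorname{tr}F_n=\sum_{k\le n}\operatorname{tr}U_k$, the claim follows.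

**Step 5: trace properties and continuity.** For (T$_1$) use $U_1=a\otimes x$ and zeros. (T$_3$) and (T$_4$) follow by adding and scaling representations. For (T$_2$), let $T=\sum U_n\in\mathfrak A_M(E,F)$ and $X\in\mathfrak L(F,E)$. Then $\sum XU_n$ and $\sum U_nX$ are representations (8) of $XT$ and $TX$, and $\operatorname{tr}(XU_n)=\operatorname{tr}(U_nX)$. Finally $|\alpha_M(T)|\le\sum\rho_n(U_n)\le\big(\sum\rho_n(U_n)^{1/3}\big)^3$ for every representation, so $|\alpha_M(T)|\le\|T\mid\mathfrak A_M\|$; as $\alpha_M$ is linear, it is continuous. $\square$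

## Placing an operator in some $\mathfrak A_M$ with a prescribed trace

When does a sequence $F_n\to T$ define a trace of $T$ in one of these ideals? It is enough that it is $\sigma$-Cauchy and that $T-F_n$ is small compared with the size of $F_n$.

**Lemma 10.** Let $F_n\in\mathfrak F(E)$ and $T\in\mathfrak L(E)$ be such that $(F_n)$ is $\sigma$-Cauchy and $L_n^3\|T-F_n\|\to0$, where $L_n=1+\nu(F_n)$. Then there is an admissible $M$ with $T\in\mathfrak A_M(E)$ and $\alpha_M(T)=\lim_n\operatorname{trace}F_n$.

*Proof.* The limit exists, because $|\operatorname{trace}K|\le\sigma(K)$.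

**Step 1: thinning out.** We want all quantities to decay geometrically. Since $L_n\ge1$, $\|T-F_n\|\to0$. We pass to a subsequence, again written $(F_n)$ with $L_n=1+\nu(F_n)$, such that
$$\sigma(F_n-F_{n-1})\le2^{-n}\ (n\ge2),\qquad L_i^3\|T-F_n\|\le16^{-n}\ (1\le i\le n). \tag{10}$$
Choose the terms recursively; every sufficiently late term of the original sequence qualifies as the $n$th one. Indeed, the second condition with $i=n$ is the hypothesis. For $i<n$ the number $L_i$ is already fixed and the operator norms tend to $0$. The first condition holds because the $(n-1)$st term was taken so late that all later terms are within $\sigma$-distance $2^{-n}$ of it.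

**Step 2: choice of the scales.** Put $M_0=M_1=1$ and $M_n=\lceil2^n\max_{i\le n}L_i\rceil$ for $n\ge2$. These are integers, non-decreasing, and $M_n\ge2^n$ for $n\ge2$, so $M$ is admissible. Since $\lceil x\rceil\le2x$ for $x\ge1$, we have $M_n\le2^{n+1}\max_{i\le n}L_i$ for $n\ge2$, and for $n=1$ this holds trivially.

**Step 3: the telescoping series is a representation (8).** Put $U_1=F_1$ and $U_n=F_n-F_{n-1}$ for $n\ge2$, so that $\sum U_n=T$ in operator norm. For $n\ge2$ we estimate the three entries of $\rho_n(U_n)$: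

- $\sigma(U_n)\le2^{-n}$ by (10);
- $\nu(U_n)\le4(\nu(F_n)+\nu(F_{n-1}))\le8\max_{i\le n}L_i\le8\cdot2^{-n}M_n$, so $\nu(U_n)/M_n\le8\cdot2^{-n}$;
- $M_{n-1}^3\|U_n\|\le8^n\big(\max_{i\le n-1}L_i\big)^3\big(\|T-F_n\|+\|T-F_{n-1}\|\big)\le8^n\big(16^{-n}+16^{-(n-1)}\big)=17\cdot2^{-n}$, by (10).

So $\rho_n(U_n)\le17\cdot2^{-n}$ for $n\ge2$, while $\rho_1(U_1)=\nu(F_1)<\infty$. Thus (8) holds, and $\alpha_M(T)=\sum_n\operatorname{tr}U_n=\lim_n\operatorname{trace}F_n$. $\square$

## One operator, many cluster points

We now build $T$ from $(K_n)$. The alternating series corresponds to $c=(1,0,1,0,\dots)$ below. A general sequence $c$ costs no extra work and gives Theorem 6.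

**Proposition 11.** Suppose there are $K_n\in\mathfrak F(E)$ with $(K_n)$ $\sigma$-Cauchy, $\|K_n\|\to0$ and $\operatorname{trace}K_n\to1$. Let $(c_j)_{j\ge1}$ be any scalar sequence. Then there are $T\in\mathfrak L(E)$ and a scalar $\tau_0$ such that for every $t$ that is the limit of a subsequence of $(c_j)$ there is an admissible $M$ with $T\in\mathfrak A_M(E)$ and $\alpha_M(T)=\tau_0+t$.

*Proof.* **Step 1: a rapid choice.** Put $c_0=0$ and $G_j=\sum_{i\le j}(c_i-c_{i-1})K_i$. We replace $(K_n)$ by a subsequence (the $c_j$ keep their indices) such that for all $j$: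

- (a) $(1+|c_j|)\,\sigma(K_m-K_j)\le2^{-j}$ for all $m\ge j$;
- (b) $|c_j-c_{j-1}|\,\|K_j\|\le2^{-j}(1+\nu(G_l))^{-3}$ for all $1\le l<j$.

When $K_j$ is to be chosen, $G_1,\dots,G_{j-1}$ are already determined. Condition (a), required for all later terms of the original sequence, holds for every sufficiently late choice because $(K_n)$ is $\sigma$-Cauchy. Condition (b) does so because $\|K_n\|\to0$. A subsequence keeps the hypotheses on $(K_n)$.

**Step 2: all $G_j$ are close to one $T$, relative to their size.** By (b), $\|G_j-G_{j-1}\|\le2^{-j}$ for $j\ge2$, so $T:=\lim_jG_j$ exists in operator norm. Applying (b) to the indices $i>j$ with $l=j$,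
$$\|T-G_j\|\le\sum_{i>j}2^{-i}(1+\nu(G_j))^{-3}=2^{-j}(1+\nu(G_j))^{-3}.$$
Hence
$$(1+\nu(G_j))^3\|T-G_j\|\to0. \tag{11}$$
The full sequence $(G_j)$ thus satisfies the second hypothesis of Lemma 10. The first one holds only along subsequences, and this is where different values enter.

**Step 3: summation by parts.** We separate the convergent part of $G_j$ from the oscillating part. Since $c_0=0$,
$$G_j=\sum_{i\le j}c_iK_i-\sum_{i<j}c_iK_{i+1}=S_j+c_jK_j,\qquad S_j=\sum_{i<j}c_i(K_i-K_{i+1}).$$
By (a), $\sigma(c_i(K_i-K_{i+1}))\le2^{-i}$, so $(S_j)$ is $\sigma$-Cauchy, and $\operatorname{trace}S_j\to\tau_0:=\sum_ic_i\operatorname{trace}(K_i-K_{i+1})$.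

**Step 4: passing to a subsequence.** Let $c_{j_l}\to t$. We show that $(c_{j_l}K_{j_l})_l$ is $\sigma$-Cauchy, from
$$c_{j_l}K_{j_l}-c_{j_k}K_{j_k}=c_{j_l}(K_{j_l}-K_{j_k})+(c_{j_l}-c_{j_k})K_{j_k}.$$
The sequence $(c_{j_l})$ is bounded and $(K_n)$ is $\sigma$-Cauchy, so the first term is $\sigma$-small for large $k,l$. The second is so because $(c_{j_l})$ is Cauchy and $\sup_n\sigma(K_n)<\infty$. The traces $c_{j_l}\operatorname{trace}K_{j_l}$ tend to $t$. With Step 3, $(G_{j_l})_l$ is $\sigma$-Cauchy and $\operatorname{trace}G_{j_l}\to\tau_0+t$. By (11) we may apply Lemma 10 to $(G_{j_l})_l$ and $T$. It gives an admissible $M$ with $T\in\mathfrak A_M(E)$ and $\alpha_M(T)=\tau_0+t$. Neither $T$ nor $\tau_0$ depends on $t$. $\square$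

**Proof of Theorem 5.** Let $E$ fail AP. Take $K_n$ from Lemma 4 and apply Proposition 11 with $c=(1,0,1,0,\dots)$, so that $T=K_1-K_2+K_3-\cdots$ for the subsequence chosen there. Both $1$ and $0$ are limits of subsequences of $c$. So there are admissible $M,M'$ with $T\in\mathfrak A_M(E)\cap\mathfrak A_{M'}(E)$, $\alpha_M(T)=\tau_0+1$ and $\alpha_{M'}(T)=\tau_0$. By Proposition 9, $\mathfrak A=\mathfrak A_M$ and $\mathfrak B=\mathfrak A_{M'}$ are approximative quasi-Banach operator ideals with continuous traces $\alpha=\alpha_M$ and $\beta=\alpha_{M'}$, and $\alpha(T)=\beta(T)+1$. $\square$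

**Proof of Theorem 6.** Use the same $K_n$ and let $(c_j)$ enumerate a countable dense set of scalars. Every neighborhood of a scalar contains infinitely many points of the dense set, so every scalar is the limit of a subsequence of $(c_j)$. Proposition 11 gives one $T$ and one $\tau_0$. For a given scalar $t$, apply it to the cluster point $t-\tau_0$: this yields $M$ with $T\in\mathfrak A_M(E)$ and $\alpha_M(T)=t$. Put $\mathfrak A_t=\mathfrak A_M$, $\alpha_t=\alpha_M$ and use Proposition 9. $\square$

## Property (C) characterizes agreement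

**Proof of Theorem 7.** *(ii) $\Rightarrow$ (i).* This is Proposition 1.

*(i) $\Rightarrow$ (ii).* Suppose (C) fails: there are $K_n\in\mathfrak F(E)$, $\sigma$-Cauchy, with $\|K_n\|\to0$ but $\operatorname{trace}K_n\not\to0$. Since $|\operatorname{trace}K|\le\sigma(K)$, the traces form a Cauchy sequence, so they converge to some $\lambda\ne0$. The operators $\lambda^{-1}K_n$ satisfy the hypotheses of Proposition 11. With $c=(1,0,1,0,\dots)$ we obtain, as in the proof of Theorem 5, two approximative ideals with continuous traces that differ by $1$ at a common operator in $\mathfrak L(E)$. So (i) fails.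

*Bounded AP $\Rightarrow$ (C)* is Proposition 3, and *(C) $\Rightarrow$ AP* is Lemma 4.

*For reflexive $E$, AP $\Rightarrow$ (C).* The purpose is to recognize $\sigma$ as the projective norm, so that Grothendieck's criterion applies to the limit of $(K_n)$. We identify $\mathfrak F(E)$ with $E'\otimes E$. The projective norm of $u=\sum_{k\le r}a_k\otimes x_k$ is the supremum of $\big|\sum_kB(a_k,x_k)\big|$ over all bilinear forms $B$ on $E'\times E$ with $\|B\|\le1$. Such forms correspond isometrically to operators $x\mapsto B(\cdot,x)$ from $E$ to $E''$. As $E''=E$, they are the forms $B(a,x)=\langle Zx,a\rangle$ with $Z\in\mathfrak L(E)$, $\|Z\|=\|B\|$. Since $\sum_k\langle Zx_k,a_k\rangle=\operatorname{trace}(Zu)$, the projective norm is exactly $\sigma$.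

Let $(K_n)$ be as in (C). Being $\sigma$-Cauchy, it converges in the completion $E'\hat\otimes_\pi E$ to some $u$, and every element of this completion can be written $u=\sum_ka_k\otimes x_k$ with $\sum_k\|a_k\|\|x_k\|<\infty$. The canonical map $E'\hat\otimes_\pi E\to\mathfrak L(E)$ has norm at most $1$, so $u$ induces the operator-norm limit of $K_n$, which is $0$: $\sum_k\langle x,a_k\rangle x_k=0$ for all $x$. The functional $\sum_kb_k\otimes y_k\mapsto\sum_k\langle y_k,b_k\rangle$ is continuous on $E'\hat\otimes_\pi E$, therefore $\operatorname{trace}K_n\to\sum_k\langle x_k,a_k\rangle$. As $E$ has AP, this sum is $0$ by Grothendieck's criterion. $\square$
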